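# Projections with empty interior: the exceptional set has dimension at most $m(n-m)+m+1-s$, and this is sharp

## 1. A random unit vector in a random plane

Let $G=G(n,m)$ be the Grassmannian of $m$-dimensional linear subspaces of $\mathbb R^n$, let $S=S^{n-1}$ be the unit sphere, and for $V\in G$ let $\sigma_V$ be the rotation-invariant probability measure on the small sphere $V\cap S$. (For $m=1$, $V\cap S$ is a pair $\pm e$, and $\sigma_V$ gives mass $\frac12$ to each point.) For $f\in C(S)$ put
$$Tf(V)=\int f\,d\sigma_V\qquad(V\in G).$$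
Given a finite measure $\gamma$ on $G$, choose $V$ according to $\gamma$, and then a unit vector in $V$ uniformly. The distribution of that vector is the measure $\mu$ on $S$ with
$$\int_S f\,d\mu=\int_G Tf\,d\gamma\qquad(f\in C(S)).\tag{1}$$

Three examples. If $\gamma=\delta_V$, then $\mu=\sigma_V$. If $\gamma$ is the invariant probability measure, then $\mu=\sigma$, the normalized surface measure on $S$. If $m=2$ and $\gamma$ is the uniform distribution on the planes that contain a fixed $\omega_0\in S$, then the angle between the random vector and $\omega_0$ is that of a uniform point on a circle; so the cap of angular radius $\rho\le\pi/2$ around $\omega_0$ has $\mu$-mass $\rho/\pi$, although its $\sigma$-measure is only of order $\rho^{n-1}$.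

The measure $\mu$ is meant for the following problem. A set $A\subset\mathbb R^n$ of large dimension $s$ is projected orthogonally to all $m$-planes $V$. Some $V$ are bad: the projection $P_V(A)$ has empty interior in $V$. How large can the set of bad planes be? If it were too large, it would carry a spread-out measure $\gamma$, and we would get a contradiction from the Fourier transform of a measure on $A$, integrated over all $V$ and then over $\gamma$. That double integral sees $\gamma$ only through $\mu$. What decides the matter is that $\mu$ is smoother than $\gamma$: passing from planes to their unit vectors is an averaging, and at frequency $L$ it gains a factor $L^{-(m-1)}$ in squared $L^2$ norm. For $m=1$ there is no gain, and this is why the answer to the sharpness question below depends on whether $m=1$.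

## 2. Exceptional planes and the bound $m(n-m)+2m-s$

**Conventions.** $P_V:\mathbb R^n\to V$ is the orthogonal projection, and $G$ has the metric $\|P_V-P_W\|$ (operator norm). It is a compact manifold of dimension
$$d:=m(n-m).$$
Hausdorff dimension is denoted by $\dim$, Hausdorff measure by $\mathcal H^t$; the interior of $P_V(A)$ is always relative to $V$. Put
$$\mathcal E(A)=\{V\in G(n,m):\operatorname{int}P_V(A)=\emptyset\}.$$

The following is known (Corollary 5.12 in the book that poses the question). Let $n>2m$, let $A\subset\mathbb R^n$ be Borel and $s=\dim A$.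

* **(b)** If $s>m$, then $\dim\{V:\mathcal H^m(P_V(A))=0\}\le m(n-m)+m-s$. This is sharp: for any $m<s<n$ there is a compact $C\subset\mathbb R^n$ with $\dim C=s$ for which equality holds.
* **(c)** If $s>2m$, then $\dim\mathcal E(A)\le m(n-m)+2m-s$.

The question is for which pairs $(n,m)$, $n>2m$, the bound (c) is sharp, meaning that for every $s\in(2m,n)$ some Borel set $A$ of dimension $s$ gives equality. The answer comes from two theorems.

**Theorem 1.** Let $m\ge1$, let $A\subset\mathbb R^n$ be Borel and $s=\dim A>2m$. Then $\dim\mathcal E(A)\le d+m+1-s$.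

**Theorem 2.** Let $m\ge1$, $n\ge m+2$ and $m+1<s\le n$. There is a Borel set, and even a compact set, $A\subset\mathbb R^n$ with $\dim A=s$ and $\dim\mathcal E(A)\ge d+m+1-s$. If moreover $s>2m$, equality holds by Theorem 1.

**Corollary 3.** The bound (c) is sharp if and only if $m=1$ (for every $n\ge3$). If $m\ge2$ and $n>2m$, equality in (c) fails for every $s\in(2m,n)$ and every Borel set $A$ with $\dim A=s$. For all $m\ge1$, $n>2m$, $2m<s\le n$, the sharp bound is $m(n-m)+m+1-s$, and it is attained by compact sets.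

*Proof from Theorems 1 and 2.* If $m=1$, then $m+1=2m$, so the set of Theorem 2 has $\dim\mathcal E(A)=d+2m-s$ for each $s\in(2,n)$. If $m\ge2$, then $m+1<2m$, so Theorem 1 gives $\dim\mathcal E(A)\le d+m+1-s<d+2m-s$. Finally $s>2m$ implies $s>m+1$ or $m=1$ and $s>2=m+1$; in both cases Theorem 2 applies, with $n\ge m+2$ because $n>2m$ (so $n\ge 2m+1\ge m+2$). $\square$

## 3. One irrational coordinate, and null projections

Two examples can be done by hand.

Let $A=\{x\in\mathbb R^n:x_1\notin\mathbb Q\}$, so $s=n$. If $e_1\in V$, then $e_1\cdot P_Vx=e_1\cdot x=x_1\notin\mathbb Q$ for $x\in A$. The linear functional $v\mapsto e_1\cdot v$ on $V$ is nonzero, hence open, and it maps $P_V(A)$ into the irrationals; so $P_V(A)$ has empty interior. If $e_1\notin V$, then $V^\perp\not\subset e_1^\perp$, so $x_1$ is non-constant on each fiber $v+V^\perp$, each fiber meets $A$, and $P_V(A)=V$. Hence $\mathcal E(A)=\{V:e_1\in V\}$, a copy of $G(n-1,m-1)$, of dimension $(m-1)(n-m)$. For $s=n$ the bound of Theorem 1 is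
$$d+m+1-n=(m-1)(n-m)+1,$$
one more than this example reaches, while the expression in (c) is $(m-1)(n-m)+m$. The lesson is that a single bad vector $e$ spoils all planes through it. To reach Theorem 2 at $s=n$ one needs a one-dimensional family of bad vectors for the same set.

For $m<s<n$, the set $C$ from (b) has $\dim\mathcal E(C)\ge d+m-s$, since an $\mathcal H^m$-null subset of $V$ has empty interior. This is again one below $d+m+1-s$. So, for $2m<s<n$, the extreme value lies between $d+m-s$ and $d+2m-s$. For $n=5$, $m=2$, $4<s<5$, it lies between $8-s$ and $10-s$; the theorems say $9-s$.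

## 4. Facts that will be used

All measures are Borel, balls are closed, and $\hat\nu(\xi)=\int e^{-2\pi ix\cdot\xi}\,d\nu(x)$.

1. *(Besicovitch–Davies)* If $B\subset\mathbb R^p$ is Borel and $t<\dim B$, there is a compact $K\subset B$ with $0<\mathcal H^t(K)<\infty$.
2. *(Frostman)* If $B\subset\mathbb R^p$ is Borel and $\mathcal H^t(B)>0$, there is a nonzero finite measure $\kappa$ on a compact subset of $B$ with $\kappa(B(x,r))\le r^t$ for all $x$, $r>0$. Conversely, if a $\sigma$-finite measure $\kappa$ has $\kappa(B)>0$ and $\kappa(B(x,r))\le Cr^t$, then $\dim B\ge t$. Via $V\mapsto P_V$, $G$ is a compact subset of a Euclidean space of matrices, with an equivalent metric, so this applies in $G$ (with a constant).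
3. *(Spherical harmonics, $n\ge3$)* $\mathcal H_\ell$ is the space of complex spherical harmonics of degree $\ell$ on $S$. These spaces are mutually orthogonal, span a dense subspace of $L^2(S)$, and are irreducible under $SO(n)$. The zonal polynomial $P_\ell$ is real of degree $\ell$, with $P_\ell(1)=1$, $|P_\ell|\le1$ on $[-1,1]$, $P_\ell(-t)=(-1)^\ell P_\ell(t)$; the elements of $\mathcal H_\ell$ invariant under the rotations fixing $x\in S$ are the multiples of $y\mapsto P_\ell(x\cdot y)$. For instance $P_2(t)=(nt^2-1)/(n-1)$, from the harmonic polynomial $nx_1^2-|x|^2$. By Schur's lemma, a linear map $\mathcal H_\ell\to\mathcal H_\ell$ commuting with $SO(n)$ is a scalar. The function $p(\theta)=P_\ell(\cos\theta)$ solves $p''+(n-2)\cot\theta\,p'+\ell(\ell+n-2)p=0$.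
4. *(Poisson kernel)* For $0<r<1$ and $f\in\mathcal H_\ell$, $\int_S\frac{1-r^2}{|\omega-r\theta|^n}f(\theta)\,d\sigma(\theta)=r^\ell f(\omega)$.
5. *(Bernstein)* A trigonometric polynomial $p$ of degree at most $\ell$ with $|p|\le B$ satisfies $|p'|\le\ell B$.
6. *(Marstrand–Mattila)* If $C\subset\mathbb R^N$ is compact and $\dim C\le N-1$, then $\dim P_{u^\perp}(C)=\dim C$ for almost every $u\in S^{N-1}$.
7. *(Besicovitch)* A purely unrectifiable plane set of positive finite $\mathcal H^1$ measure has null projection in almost every direction. An example is the four-corner Cantor set: keep the four corner squares of one quarter the side in the unit square, and iterate.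

One elementary fact about dimension is needed three times, so here it is with proof.

**Lemma 4.** Let $B\subset\mathbb R^p$ be a nonempty Borel set, $k\ge1$, and let $F\subset B\times\mathbb R^k$ be a Borel set such that for every $x\in B$ the set $\{t\in\mathbb R^k:(x,t)\notin F\}$ is Lebesgue null. Then $\dim F=\dim B+k$.

*Proof.* Upper bound. Let $a>\dim B$ and $\varepsilon>0$. Cover $B$ by sets $U_i$ with $\operatorname{diam}U_i\le d_i\in(0,\varepsilon)$, $\varepsilon<1$, and $\sum d_i^a\le\varepsilon$. Then $U_i\times[0,1]^k$ is covered by at most $(1+1/d_i)^k\le(2/d_i)^k$ sets $U_i\times Q$, with $Q$ a cube of side $d_i$, of diameter at most $(1+\sqrt k)d_i$. The sum of the $(a+k)$-th powers of the diameters is at most $C\sum d_i^{-k}d_i^{a+k}\le C\varepsilon$. So $\mathcal H^{a+k}(B\times[0,1]^k)=0$, and by translates $\dim F\le\dim(B\times\mathbb R^k)\le a+k$.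

Lower bound. $F$ contains a subset of full measure of some $\{x\}\times\mathbb R^k$, so $\dim F\ge k$. If $0<a<\dim B$, take a Frostman measure $\kappa$ on $B$ with $\kappa(B(x,r))\le r^a$. By Fubini, $(B\times\mathbb R^k)\setminus F$ is null for $\kappa\times\mathcal L^k$, while $(\kappa\times\mathcal L^k)(B(z,r))\le r^a(2r)^k$. So $\dim F\ge a+k$. $\square$

## 5. Theorem 1: from empty interior to the $L^2$ norm of $\mathcal P\mu$

Here $C$ denotes constants independent of $R,\ell,L,\delta$ (and of the points and planes involved). Let $A$ be as in Theorem 1. As $2m<s\le n$, we have $n>2m$ and $n\ge3$. Suppose, for contradiction, that $\dim\mathcal E(A)>d+m+1-s$.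

**Step 1: a compact piece of $A$ with a Frostman measure.** The purpose is to have a measure whose Fourier transform we can use. Choose $s'\in(2m,s)$ with $\dim\mathcal E(A)>d+m+1-s'$. By fact 1 there is a compact $A_1\subset A$ with $0<\mathcal H^{s'}(A_1)<\infty$, and by fact 2 a nonzero finite measure $\nu$ on $A_1$ with $\nu(B(x,r))\le r^{s'}$. Put $E_1=\mathcal E(A_1)$. Since $A_1\subset A$, $E_1\supset\mathcal E(A)$.

**Step 2: $E_1$ is Borel.** This is needed to apply Frostman's lemma to it. If $P_V(A_1)$ contains the ball of $V$ with center $w$ and radius $2r$, $r\in\mathbb Q$, choose $q\in\mathbb Q^n$ with $|q-w|<r$; then $|P_Vq-w|<r$, so the ball of $V$ with center $P_Vq$ and radius $r$ lies in $P_V(A_1)$. Hence $G\setminus E_1$ is the union, over $q\in\mathbb Q^n$ and rational $r>0$, of the sets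
$$\{V:\{v\in V:|v-P_Vq|\le r\}\subset P_V(A_1)\}.$$
Each is closed. Indeed let $V_j\to V$ with all $V_j$ in this set, and let $v\in V$, $|v-P_Vq|\le r$. Put $v_j=P_{V_j}q+P_{V_j}(v-P_Vq)\in V_j$. Then $|v_j-P_{V_j}q|\le r$, and $v_j\to P_Vq+(v-P_Vq)=v$. So $v_j=P_{V_j}a_j$ with $a_j\in A_1$; along a subsequence $a_j\to a\in A_1$, and $v=P_Va$. Thus $E_1$ is a $G_\delta$.

**Step 3: a Frostman measure on the bad planes.** Choose $h$ with
$$d+m+1-s'<h<\min(\dim E_1,\ d-m+1).$$
This is possible: $d+m+1-s'<\dim E_1$ by Step 1, and $d+m+1-s'<d-m+1$ because $s'>2m$. Also $h>d+m+1-n=(m-1)(n-m)+1>0$. By Frostman there is a nonzero finite measure $\gamma$ on a compact subset of $E_1$ with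
$$\gamma(B(V,r))\le Cr^h\qquad(V\in G,\ r>0).\tag{2}$$
Put $\tau=d-h$; this measures how far $\gamma$ is from having full dimension. The choice of $h$ says
$$m-1<\tau<s'-m-1.\tag{3}$$

**Step 4: an integrability claim suffices.** We show that the following contradicts the choice of $\gamma$:
$$\int_G\int_V|\hat\nu(\xi)|\,d\mathcal H^m(\xi)\,d\gamma(V)<\infty.\tag{4}$$
(The inner integral is a Borel function of $V$: it is an increasing limit of integrals of compactly supported continuous functions, which are continuous in $V$.) If (4) holds, then $\hat\nu|_V\in L^1(V)$ for some $V\in E_1$. For $\xi\in V$ we have $P_Vx\cdot\xi=x\cdot\xi$, so $\hat\nu|_V$ is the Fourier transform on $V$ of the image measure $P_V\nu$. By Fourier inversion $P_V\nu$ has a continuous density $g\ge0$, and $g\not\equiv0$. The nonempty open set $\{g>0\}$ lies in $\operatorname{spt}P_V\nu\subset P_V(A_1)$, which contradicts $V\in E_1$.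

**Step 5: thickening the planes.** We want to replace integrals over $V$, a null set of $\mathbb R^n$, by integrals over $\mathbb R^n$. Let $\varphi\in C_c^\infty(\mathbb R^n)$ with $\varphi=1$ on $A_1$. Then $\varphi\nu=\nu$, so $\hat\nu=\hat\varphi*\hat\nu$, and $|\hat\varphi(\zeta)|\le C(1+|\zeta|)^{-4n}$. For $R=2^j$, $j\ge1$,
$$I_R:=\int_G\int_{\xi\in V,\,R\le|\xi|\le2R}|\hat\nu|\,d\mathcal H^m\,d\gamma\le\int_{\mathbb R^n}|\hat\nu(\eta)|\,\Phi_R(\eta)\,d\eta,$$
$$\Phi_R(\eta)=C\int_G\int_{\xi\in V,\,R\le|\xi|\le2R}(1+|\xi-\eta|)^{-4n}\,d\mathcal H^m(\xi)\,d\gamma(V).$$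
The part $|\xi|\le2$ of (4) is finite because $\hat\nu$ is bounded. So (4) follows if $\sum_jI_{2^j}<\infty$.

**Step 6: frequencies $\eta$ far from the shell are harmless.** Let $|\eta|\notin[R/2,4R]$ and $R\le|\xi|\le2R$. Then $|\xi-\eta|\ge\frac13(R+|\eta|)$: if $|\eta|<R/2$, then $|\xi-\eta|>R/2\ge\frac13(R+|\eta|)$; if $|\eta|>4R$, then $|\xi-\eta|\ge|\eta|-2R\ge|\eta|/2\ge\frac13(R+|\eta|)$. Hence $\Phi_R(\eta)\le CR^m(R+|\eta|)^{-4n}$, and this part contributes at most $CR^m\int(R+|\eta|)^{-4n}d\eta\le CR^{m-3n}$.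

**Step 7: on the shell, $\Phi_R$ is a smoothing of $\mu$.** This is where the measure $\mu$ of (1) enters. Let $\eta=\rho\omega$ with $R/2\le\rho\le4R$, $\omega\in S$, and $\xi=t\theta$ with $t\in[R,2R]$, $\theta\in V\cap S$. Then
$$|\xi-\eta|^2=(t-\rho)^2+t\rho|\theta-\omega|^2\ge(t-\rho)^2+\tfrac{R^2}2|\theta-\omega|^2,$$
so $1+|\xi-\eta|$ is at least $1+|t-\rho|$ and at least $\frac1{\sqrt2}(1+R|\theta-\omega|)$, whence
$$(1+|\xi-\eta|)^{-4n}\le C(1+|t-\rho|)^{-2n}(1+R|\theta-\omega|)^{-n}.$$
On $V$ we have $d\mathcal H^m(\xi)=c\,t^{m-1}dt\,d\sigma_V(\theta)$. Integrating in $t$, and then using (1),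
$$\Phi_R(\rho\omega)\le CR^{m-1}\int_S(1+R|\theta-\omega|)^{-n}\,d\mu(\theta).$$
Put $r=1-1/R$ and
$$\mathcal P\mu(\omega)=\int_S\frac{1-r^2}{|\omega-r\theta|^n}\,d\mu(\theta).$$
Since $1-r^2\ge1/R$ and $|\omega-r\theta|\le|\omega-\theta|+\frac1R=\frac1R(1+R|\omega-\theta|)$, the Poisson kernel is at least $R^{n-1}(1+R|\omega-\theta|)^{-n}$. Therefore
$$\Phi_R(\rho\omega)\le CR^{m-n}\,\mathcal P\mu(\omega)\qquad(R/2\le\rho\le4R).$$

**Step 8: Cauchy–Schwarz on the shell.** We separate $\nu$ from $\gamma$. For $\nu$,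
$$\int_{|\eta|\le4R}|\hat\nu|^2d\eta\le C\int e^{-\pi|\eta|^2/R^2}|\hat\nu|^2d\eta=C\iint R^ne^{-\pi R^2|x-y|^2}d\nu(x)\,d\nu(y)\le CR^{n-s'},$$
since $\int e^{-\pi R^2|x-y|^2}d\nu(y)\le\sum_{k\ge0}e^{-\pi k^2}\nu(B(x,(k+1)/R))\le CR^{-s'}$. For $\gamma$, Step 7 in polar coordinates gives
$$\int_{R/2\le|\eta|\le4R}\Phi_R^2\,d\eta\le CR^n\,R^{2m-2n}\,\|\mathcal P\mu\|_{L^2(S)}^2=CR^{2m-n}\|\mathcal P\mu\|_{L^2(S)}^2 .$$
Together with Step 6,
$$I_R\le CR^{m-3n}+CR^{(2m-s')/2}\,\|\mathcal P\mu\|_{L^2(S)}.\tag{5}$$
Everything now rests on the growth of $\|\mathcal P\mu\|_2$ as $R\to\infty$.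

## 6. The pointwise bound on $\mathcal P\mu$ reproduces exactly (c)

The natural first estimate of $\mathcal P\mu$ is by its supremum. How much mass can $\mu$ put near one direction $\omega$? In this section assume only (2) and $\tau\le n-m$.

*Planes close to $\omega$.* Let $0<\rho\le\frac12$ and suppose $\operatorname{dist}(\omega,V)\le\rho$. With $v=P_V\omega/|P_V\omega|$ we have $|\omega-v|\le2\rho$. Let $g$ be the rotation in the plane of $v,\omega$ (the identity on its complement) with $gv=\omega$; then $\|g-I\|=|\omega-v|\le2\rho$, $\omega\in gV$, and $\|P_{gV}-P_V\|=\|gP_V-P_Vg\|\le4\rho$. The planes through $\omega$ form a copy of $G(n-1,m-1)$, a compact manifold of dimension $(m-1)(n-m)$, so at most $C\rho^{-(m-1)(n-m)}$ balls of radius $\rho$ cover them, and the balls of radius $5\rho$ cover $\{V:\operatorname{dist}(\omega,V)\le\rho\}$. By (2) and $h-(m-1)(n-m)=n-m-\tau$,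
$$\gamma\{V:\operatorname{dist}(\omega,V)\le\rho\}\le C\rho^{\,n-m-\tau},$$
and for $\rho>\frac12$ this holds trivially.

*Mass of $\mu$.* If $V\cap S$ meets $B(\omega,\rho)$, then $\operatorname{dist}(\omega,V)\le\rho$, and $V\cap S\cap B(\omega,\rho)$ lies in a ball of radius $2\rho$ about a point of $V\cap S$, so $\sigma_V(B(\omega,\rho))\le C\rho^{m-1}$. Hence $\mu(B(\omega,\rho))\le C\rho^{n-1-\tau}$.

*The supremum.* Since $|\omega-r\theta|\ge\frac1R$ and $|\omega-\theta|\le|\omega-r\theta|+\frac1R\le2|\omega-r\theta|$, the Poisson kernel is at most $CR^{n-1}(1+R|\omega-\theta|)^{-n}$. Summing over $|\omega-\theta|\le2^k/R$,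
$$\mathcal P\mu(\omega)\le CR^{n-1}\sum_{k\ge0}2^{-kn}\Bigl(\frac{2^k}R\Bigr)^{n-1-\tau}\le CR^\tau.$$
As $\int\mathcal P\mu\,d\sigma=\mu(S)$, we get $\|\mathcal P\mu\|_2^2\le CR^\tau$. Inserted in (5), this gives $I_R\le CR^{m-3n}+CR^{(\tau+2m-s')/2}$, which is summable when $\tau<s'-2m$, i.e. $h>d+2m-s'$. So this argument proves the bound (c), and no more.

The loss lies in the step "supremum times total mass". Take the last example of Section 1: $m=2$, $n\ge5$, $\gamma$ uniform on the planes through $\omega_0$. It satisfies (2) with $h=n-2$, so $\tau=n-2$. We have $\mu(B(\omega_0,1/R))\ge c/R$, so for $\omega\in B(\omega_0,1/R)$ the lower bound for the kernel gives $\mathcal P\mu(\omega)\ge R^{n-1}3^{-n}c/R=c'R^\tau$. Thus the pointwise bound cannot be improved. But this cap has $\sigma$-measure of order $R^{-(n-1)}$, so it contributes only order $R^{2\tau-(n-1)}=R^{\tau-1}$ to $\|\mathcal P\mu\|_2^2$, not $R^\tau$. Lemma 7 below will show that the whole of $\|\mathcal P\mu\|_2^2$ is at most $CR^{\tau-1}$ here. What we need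 is a bound for the $L^2$ norm that does not go through the supremum, and the way to it is to decompose $\mu$ into spherical harmonics.

## 7. The operator $T$ gains $\ell^{-(m-1)}$

**Lemma 5.** Let $n>2m$, $n\ge3$. For a finite sum $f=\sum f_\ell$ with $f_\ell\in\mathcal H_\ell$, one has $\|Tf\|_{L^2(G)}^2=\sum\lambda_\ell\|f_\ell\|_2^2$, where $0\le\lambda_\ell\le C\ell^{-(m-1)}$ for $\ell\ge1$.

Here $L^2(G)$ refers to the invariant probability measure $dV$.

**Step 1: $T^*T$ is diagonal.** The aim is to compute $\lambda_\ell$. Choosing $V$ uniformly and then $x\in V\cap S$ uniformly has the same law as choosing $x\in S$ uniformly and then $V\ni x$ uniformly: $SO(n)$ acts transitively on $\{(x,V):x\in V\cap S\}$ (extend $x$ to an orthonormal basis adapted to $V$ and, if necessary, change the sign of the last vector), and both laws are the unique invariant probability there. Hence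
$$\langle Tf,Tf'\rangle=\int_G\int Tf(V)\overline{f'(x)}\,d\sigma_V(x)\,dV=\langle Qf,f'\rangle,$$
where $Qf(x)$ is the average of $Tf(V)=\int f\,d\sigma_V$ over uniform $V\ni x$.

The average of $\sigma_V$ over $V\ni x$ is a probability measure on $S$ invariant under the rotations fixing $x$, and its image under $y\mapsto y\cdot x$ is the law of one coordinate on $S^{m-1}$, because for each such $V$ the vector $x$ is a unit vector of $V$. A measure with this invariance is a mixture of the uniform measures on the latitudes $\{y:y\cdot x=t\}$. Now average $f\in\mathcal H_\ell$ over the rotations fixing $x$: the result is an invariant element of $\mathcal H_\ell$, hence a multiple of $y\mapsto P_\ell(x\cdot y)$, and its value at $y=x$ is $f(x)$. So the mean of $f$ over $\{y\cdot x=t\}$ is $P_\ell(t)f(x)$. Consequently $Qf=\lambda_\ell f$ on $\mathcal H_\ell$, where $\lambda_\ell$ is the mean of $P_\ell(t)$ when $t$ is one coordinate of a uniform point on $S^{m-1}$. By orthogonality of the $\mathcal H_\ell$ the formula for $\|Tf\|^2$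 follows, and $\lambda_\ell\ge0$ since $\lambda_\ell\|f\|^2=\|Tf\|^2$ on $\mathcal H_\ell$.

As a check: the mean of $t^2$ on $S^{m-1}$ is $1/m$, so $\lambda_2=\frac{n/m-1}{n-1}=\frac{n-m}{m(n-1)}$. This equals $1$ for $m=1$ and $3/8$ for $n=5$, $m=2$.

For $m=1$, $t=\pm1$ with probability $\frac12$ each, so $\lambda_\ell=\frac12(P_\ell(1)+P_\ell(-1))\le1$, as required. For $m\ge2$, with $t=\cos\theta$,
$$\lambda_\ell=c_m\int_0^\pi P_\ell(\cos\theta)\sin^{m-2}\theta\,d\theta.\tag{6}$$

**Step 2: decay of the zonal polynomial.** Let $m\ge2$; then $n\ge5$ and $\alpha:=\frac{n-2}2\ge\frac32$. We prove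
$$|P_\ell(\cos\theta)|\le C(\ell\sin\theta)^{-\alpha}\qquad(\ell\ge1,\ 0<\theta<\pi).\tag{7}$$
By parity let $\theta\le\pi/2$. For $\ell<\alpha$ use $|P_\ell|\le1$. Let $\ell\ge\alpha$ and $p(\theta)=P_\ell(\cos\theta)$, so $p''+2\alpha\cot\theta\,p'+\ell(\ell+2\alpha)p=0$. To remove the first-order term, put $u=\sin^\alpha\theta\;p$. Since $(\sin^\alpha\theta)''=\sin^\alpha\theta\,\bigl(\alpha(\alpha-1)\cot^2\theta-\alpha\bigr)$,
$$u''=\sin^\alpha\theta\,(p''+2\alpha\cot\theta\,p')+\bigl(\alpha(\alpha-1)\cot^2\theta-\alpha\bigr)u ,$$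
and with $\cot^2\theta=\sin^{-2}\theta-1$ and $\alpha(\alpha-1)+\alpha=\alpha^2$ this becomes
$$u''+qu=0,\qquad q(\theta)=(\ell+\alpha)^2-\frac{\alpha(\alpha-1)}{\sin^2\theta}.$$
The function $q$ is nondecreasing on $(0,\pi/2]$. Choose $\theta_0\in(0,\pi/2)$ with $\sin^2\theta_0=2\alpha(\alpha-1)/(\ell+\alpha)^2$; this is at most $\frac12$ because $\ell\ge\alpha$. Then $q(\theta_0)=\frac12(\ell+\alpha)^2$, so $q>0$ on $[\theta_0,\pi/2]$, and there
$$\Bigl(u^2+\frac{u'^2}q\Bigr)'=2uu'+\frac{2u'u''}q-\frac{u'^2q'}{q^2}=-\frac{u'^2q'}{q^2}\le0.$$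
So $u^2\le u(\theta_0)^2+u'(\theta_0)^2/q(\theta_0)$ on $[\theta_0,\pi/2]$. At $\theta_0$ we have $|u|\le\sin^\alpha\theta_0\le C\ell^{-\alpha}$. As $p$ is a trigonometric polynomial of degree at most $\ell$ with $|p|\le1$, Bernstein's inequality gives $|p'|\le\ell$, so
$$|u'(\theta_0)|\le\alpha\sin^{\alpha-1}\theta_0+\ell\sin^\alpha\theta_0\le C\ell^{1-\alpha},$$
and $u'(\theta_0)^2/q(\theta_0)\le C\ell^{-2\alpha}$. Hence $|u|\le C\ell^{-\alpha}$ on $[\theta_0,\pi/2]$. For $\theta\le\theta_0$, $|u|\le\sin^\alpha\theta_0\le C\ell^{-\alpha}$ as well. This is (7).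

**Step 3: the size of $\lambda_\ell$.** This is the place where $n>2m$ is used: it says $\alpha>m-1$. By (6), parity, $|P_\ell|\le1$, (7), and $\frac{2\theta}\pi\le\sin\theta\le\theta$ on $[0,\pi/2]$,
$$\lambda_\ell\le C\int_0^{\pi/2}\min(1,(\ell\theta)^{-\alpha})\,\theta^{m-2}d\theta\le C\ell^{-(m-1)}\int_0^\infty\min(1,v^{-\alpha})\,v^{m-2}dv ,$$
with $v=\ell\theta$. The last integral converges at $0$ because $m\ge2$ and at infinity because $\alpha>m-1$. $\square$

## 8. The energy of $\mu$ in a dyadic band of degrees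

Let $\gamma$ be a finite measure on $G$ satisfying (2), $\tau=d-h$, and $\mu$ as in (1). For each $\ell$ let $\mu_\ell\in\mathcal H_\ell$ be the component of $\mu$, determined by $\int f\,d\mu=\int f\,\overline{\mu_\ell}\,d\sigma$ for $f\in\mathcal H_\ell$.

**Lemma 6.** For $L=2^i$, $i\ge0$: $\displaystyle\sum_{L/2<\ell\le L}\|\mu_\ell\|_2^2\le CL^{\tau-(m-1)}$.

If $\gamma$ had a density in $L^2(G)$, then $|\int f\,d\mu|=|\int Tf\,d\gamma|\le\|Tf\|_2\|\gamma\|_2$ and Lemma 5 would finish. In general $\gamma$ has no density, so we blur it at scale $1/L$ by random rotations. This changes degrees $\ell\le L$ only by a controlled scalar, and the blurred density is at most $CL^\tau$.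

**Step 1: the blurred measure.** Let $\delta=\frac1{2L}$, $U_\delta=\{g\in SO(n):\|g-I\|\le\delta\}$, and $\chi=|U_\delta|^{-1}1_{U_\delta}$, where $|\cdot|$ is Haar probability. The operator norm is invariant under conjugation by rotations, so $\chi(hgh^{-1})=\chi(g)$. Define $\gamma_\delta$ by
$$\int F\,d\gamma_\delta=\iint F(gV)\,\chi(g)\,dg\,d\gamma(V).$$

**Step 2: $\gamma_\delta$ has density at most $C\delta^{-\tau}$.** Fix $V$ and let $K$ be its stabilizer in $SO(n)$ with Haar probability. For continuous $F\ge0$,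
$$\int_{U_\delta}F(gV)\,dg=\int_GF(W)\,\bigl|\{k\in K:g_Wk\in U_\delta\}\bigr|_K\,dW,$$
where $g_W$ is any rotation with $g_WV=W$. If the set on the right is nonempty, we may take $g_W\in U_\delta$ (replace $g_W$ by $g_Wk$). Then $g_Wk\in U_\delta$ implies $\|k-I\|=\|g_Wk-g_W\|\le2\delta$; so the set lies in $K\cap U_{2\delta}$, whose measure is at most $C\delta^{\dim K}$, with $C$ independent of $V$ since the stabilizers are conjugate. Moreover
$$\|P_W-P_V\|=\|g_WP_V-P_Vg_W\|=\|(g_W-I)P_V-P_V(g_W-I)\|\le2\delta .$$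
As $|U_\delta|\ge c\,\delta^{\dim SO(n)}$ and $\dim SO(n)-\dim K=\dim G=d$, the law of $gV$, with $g$ of density $\chi$, has density at most $C\delta^{-d}1_{B(V,2\delta)}(W)$. Integrating over $\gamma$, the density of $\gamma_\delta$ at $W$ is at most $C\delta^{-d}\gamma(B(W,2\delta))\le C\delta^{h-d}=C\delta^{-\tau}$. Since $\gamma_\delta(G)=\gamma(G)$, its density satisfies
$$\|\gamma_\delta\|_{L^2(G)}^2\le C\delta^{-\tau}\gamma(G)\le CL^\tau.\tag{8}$$

**Step 3: blurring acts on $\mathcal H_\ell$ as a scalar at least $\frac12$.** For $f\in\mathcal H_\ell$ put $\mathcal Af(x)=\int\chi(g)f(gx)\,dg\in\mathcal H_\ell$. For a rotation $h$, $\int\chi(g)f(hgx)\,dg=\int\chi(g')f(g'hx)\,dg'$ with $g'=hgh^{-1}$; so $\mathcal A$ commutes with $SO(n)$ and $\mathcal Af=c_\ell f$ by Schur's lemma. Taking $f(x)=P_\ell(x\cdot e)$ and evaluating at $x=e\in S$ gives $c_\ell=\int\chi(g)P_\ell(ge\cdot e)\,dg$. For $g\in U_\delta$ the angle $\theta\in[0,\pi]$ between $ge$ and $e$ has $2\sin(\theta/2)=|ge-e|\le\delta$, so $\theta\le\pi\delta/2$.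 The function $p(\theta)=P_\ell(\cos\theta)$ is even with $p(0)=1$, $p'(0)=0$, and $|p''|\le\ell^2$ by Bernstein applied twice. So for $\ell\le L$
$$p(\theta)\ge1-\frac{\ell^2\theta^2}2\ge1-\frac{\pi^2\ell^2\delta^2}8\ge1-\frac{\pi^2}{32}\ge\frac12,$$
and $c_\ell\ge\frac12$.

**Step 4: duality.** Since $Tf(gV)=T(f\circ g)(V)$, for $f\in\mathcal H_\ell$
$$\int Tf\,d\gamma_\delta=\int T(\mathcal Af)\,d\gamma=c_\ell\int Tf\,d\gamma=c_\ell\int f\,d\mu.$$
Let $f=\sum_{L/2<\ell\le L}f_\ell$ with $f_\ell\in\mathcal H_\ell$ and $\|f\|_2=1$, and put $\tilde f=\sum c_\ell^{-1}f_\ell$, so $\|\tilde f\|_2\le2$. By Lemma 5 and (8),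
$$\Bigl|\int f\,d\mu\Bigr|^2=\Bigl|\int T\tilde f\,d\gamma_\delta\Bigr|^2\le\|T\tilde f\|_2^2\,\|\gamma_\delta\|_2^2\le CL^{-(m-1)}\|\tilde f\|_2^2\,L^\tau\le CL^{\tau-(m-1)}.$$
The supremum of the left side over all such $f$ is $\sum_{L/2<\ell\le L}\|\mu_\ell\|_2^2$. $\square$

## 9. The $L^2$ bound for $\mathcal P\mu$ and the end of the proof of Theorem 1

**Lemma 7.** Let $\gamma$, $\tau$, $\mu$ be as in Lemma 6 and suppose $\tau>m-1$. For $R\ge2$ and $r=1-1/R$, $\|\mathcal P\mu\|_{L^2(S)}^2\le CR^{\tau-(m-1)}$.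

*Proof.* The functions $\mu_\ell$ are real, since $\mu$ is a real measure and $\mathcal H_\ell$ is closed under conjugation. By fact 4 and the symmetry of the Poisson kernel, the component of $\mathcal P\mu$ in $\mathcal H_\ell$ is $r^\ell\mu_\ell$. So $\|\mathcal P\mu\|_2^2=\sum_{\ell\ge0}r^{2\ell}\|\mu_\ell\|_2^2$, and $\|\mu_0\|_2=\mu(S)=\gamma(G)$. For $L/2<\ell\le L$ we have $r^{2\ell}\le e^{-2\ell/R}\le e^{-L/R}$. By Lemma 6,
$$\|\mathcal P\mu\|_2^2\le\gamma(G)^2+C\sum_{L=2^i,\,i\ge0}L^{\tau-m+1}e^{-L/R}\le CR^{\tau-m+1}.$$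
The last inequality uses $\tau-m+1>0$: the terms with $L\le R$ form a geometric sum dominated by its largest term, those with $L>R$ decay rapidly in $L/R$, and $\gamma(G)^2\le CR^{\tau-m+1}$. $\square$

**End of the proof of Theorem 1.** By (3) we have $\tau>m-1$, so Lemma 7 applies. Inserted in (5) it gives
$$I_R\le CR^{m-3n}+CR^{(2m-s'+\tau-m+1)/2}=CR^{m-3n}+CR^{(\tau+m+1-s')/2}.$$
By (3) the exponent $\tau+m+1-s'$ is negative, and $m-3n<0$. So $\sum_{j\ge1}I_{2^j}<\infty$, (4) holds, and Step 4 of Section 5 gives the contradiction. $\blacksquare$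

Compared with Section 6, the only change is the factor $R^{-(m-1)}$ in $\|\mathcal P\mu\|_2^2$, which turns $2m$ into $m+1$.

## 10. Theorem 2: a dual pair of sets in $\mathbb R^{n-m+1}$

In the example of Section 3 a single bad vector made all planes through it bad. We now construct a set with a large family of bad vectors. Work first in $\mathbb R^N=\mathbb R^{N-1}\times\mathbb R$ with
$$N=n-m+1\ge3,\qquad s_0=s-m+1\in(2,N],\qquad h=N+1-s_0=n+1-s\in[1,N-1).$$

We look for vectors of the form $(-y,1)$. A point $(x',t)\in\mathbb R^{N-1}\times\mathbb R$ satisfies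
$$(-y,1)\cdot(x',t)\in r+\mathbb Q\iff t\in y\cdot x'+r+\mathbb Q .$$
So if $C$ is a set of points $(y,r)$, then $(x',t)$ avoids these values for all $(y,r)\in C$ exactly when $t\notin\pi_{x'}(C)+\mathbb Q$, where
$$\pi_{x'}(y,r)=y\cdot x'+r=(x',1)\cdot(y,r).$$
This excludes few $t$ precisely when the projection of $C$ in the direction $(x',1)$ is null. So the sharp examples for null projections in (b), used for $C$ of dimension $h$, produce examples for empty interior. (With $C$ a single point we are back to one irrational coordinate.)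

**Lemma 8.** There are an orthonormal coordinate system $\mathbb R^N=\mathbb R^{N-1}\times\mathbb R$, a Borel set $A_0\subset\mathbb R^N$ with $\dim A_0=s_0$, and a compact set $Y\subset\mathbb R^{N-1}$ with $\dim Y=h$, such that for every $y\in Y$ the set $\{(-y,1)\cdot z:z\in A_0\}\subset\mathbb R$ has empty interior.

**Step 1: a compact set with many null projections.** We need a compact $C\subset\mathbb R^N$ with $\dim C=h$ such that
$$D=\{\Lambda\in G(N,1):\mathcal H^1(P_\Lambda(C))=0\}\quad\text{has}\quad\dim D=N-h=s_0-1 .$$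

If $h>1$ (that is, $s<n$), this is the sharpness statement in (b) with $(n,m,s)$ replaced by $(N,1,h)$: here $N>2$, $1<h<N$, and $(N-1)+1-h=N-h$.

If $h=1$ (that is, $s=n$), let $C$ be the four-corner Cantor set in a $2$-plane $\Pi\subset\mathbb R^N$. It is purely unrectifiable with $0<\mathcal H^1(C)<\infty$, so its projections to almost all lines of $\Pi$ are null (fact 7). For $p\in\Pi$ and $v\in\mathbb R^N$, $p\cdot v=p\cdot P_\Pi v$; so $\Lambda\in D$ whenever $\Lambda\not\perp\Pi$ and $C$ has null projection to the line $P_\Pi\Lambda$. The map $\Lambda\mapsto P_\Pi\Lambda$ is a submersion off the null set $\{\Lambda\perp\Pi\}$, so preimages of null sets are null. Hence almost all $\Lambda$ belong to $D$, and $\dim D=N-1=N-h$.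

In both cases $D$ is a $G_\delta$: the function $\Lambda\mapsto\mathcal H^1(P_\Lambda(C))$ is upper semicontinuous, because an open set of measure less than $\mathcal H^1(P_\Lambda(C))+\varepsilon$ containing the compact projection contains the projections in nearby directions too (all viewed in $\mathbb R$).

**Step 2: choice of the last coordinate.** We want lines of $D$ in the form $\operatorname{span}(x',1)$, and at the same time $C$ should keep its dimension when the last coordinate is dropped. Since $h\le N-1$, fact 6 gives $\dim P_{u^\perp}(C)=h$ for almost every $u\in S^{N-1}$. Choose a basis $u_1,\dots,u_N$ of such unit vectors. No line is orthogonal to all $u_j$, so $D$ is the union of the sets $\{\Lambda\in D:\Lambda\not\perp u_j\}$, and for some $u=u_j$ this set has dimension $\dim D$. Rotate so that $u$ is the last coordinate vector, and put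
$$D'=\{x'\in\mathbb R^{N-1}:\operatorname{span}(x',1)\in D\},\qquad Y=P_{u^\perp}(C)\subset\mathbb R^{N-1}.$$
The map $x'\mapsto\operatorname{span}(x',1)$ is a diffeomorphism onto the set of lines not orthogonal to $u$. So $D'$ is Borel and $\dim D'=s_0-1$. The set $Y$ is compact with $\dim Y=h$. For $x'\in D'$ the set $\pi_{x'}(C)$ is compact and, being a scaled copy of a null projection, Lebesgue null.

**Step 3: the set $A_0$ and its dimension.** Define
$$A_0=\{(x',t):x'\in D',\ t\notin\pi_{x'}(C)+\mathbb Q\}.$$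
For each $q\in\mathbb Q$ the set $\{(x',t):t\in\pi_{x'}(C)+q\}$ is closed, by compactness of $C$; so $A_0$ is Borel. For every $x'\in D'$ the excluded set of $t$ is a countable union of null sets. Lemma 4 with $B=D'$, $k=1$ gives $\dim A_0=\dim D'+1=s_0$.

**Step 4: the bad vectors.** Let $y\in Y$ and choose $r$ with $(y,r)\in C$. For $(x',t)\in A_0$ and $q\in\mathbb Q$ we have $t\ne y\cdot x'+r+q$, that is, $(-y,1)\cdot(x',t)\ne r+q$. So $\{(-y,1)\cdot z:z\in A_0\}$ misses the dense set $r+\mathbb Q$ and has empty interior. $\square$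

## 11. Theorem 2: from bad vectors to bad $m$-planes

**Step 1: the set $A$.** The aim is to pass from $\mathbb R^N$ to $\mathbb R^n$ without losing the bad vectors. Write $\mathbb R^n=\mathbb R^N\times\mathbb R^{m-1}$ and put
$$A=A_0\times\mathbb R^{m-1}.$$
It is Borel and $\dim A=s_0+m-1=s$ (Lemma 4 with $B=A_0$; nothing to do if $m=1$). Let $V\in G(n,m)$ contain the vector $e=(-y,1,0)$ for some $y\in Y$. For $x=(x_0,x_1)\in A_0\times\mathbb R^{m-1}$,
$$e\cdot P_Vx=e\cdot x=(-y,1)\cdot x_0 .$$
So the nonzero, hence open, linear functional $v\mapsto e\cdot v$ on $V$ maps $P_V(A)$ into a set with empty interior. Therefore $\operatorname{int}P_V(A)=\emptyset$, and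
$$\mathcal E(A)\supset E:=\{V\in G(n,m):(-y,1,0)\in V\text{ for some }y\in Y\}.$$

**Step 2: the dimension of $E$.** We exhibit a large piece of $E$ in one chart of $G$. Let $u=(0,1,0)$, $V_0=\operatorname{span}(u)\oplus(\{0\}\times\mathbb R^{m-1})$, so $\dim V_0=m$ and $V_0^\perp=\mathbb R^{N-1}\times\{0\}\times\{0\}$, of dimension $N-1=n-m$. The standard graph chart sends a linear map $M:V_0\to V_0^\perp$ to the plane
$$V_M=\{v+Mv:v\in V_0\}.$$
It is a diffeomorphism onto an open subset of $G$, hence locally bi-Lipschitz, and preserves Hausdorff dimension. The plane $V_M$ contains $u+Mu$, so $V_M\in E$ as soon as $Mu=-y$ with $y\in Y$ (identifying $V_0^\perp$ with $\mathbb R^{N-1}$). A linear map $M$ is given by the pair consisting of $Mu\in\mathbb R^{N-1}$ and the restriction of $M$ to $\{0\}\times\mathbb R^{m-1}$, an arbitrary element of $\mathbb R^{(m-1)(n-m)}$. So $E$ contains, in the chart, the set $(-Y)\times\mathbb R^{(m-1)(n-m)}$, and by Lemma 4 (trivially if $m=1$)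
$$\dim\mathcal E(A)\ge\dim E\ge h+(m-1)(n-m)=n+1-s+(m-1)(n-m)=m(n-m)+m+1-s .$$
This proves Theorem 2 for Borel sets.

**Step 3: compact sets.** The purpose is to replace $A$ by a compact set with the same dimension and the same bad planes. For each $j$ with $s-\frac1j>0$ choose, by fact 1, a compact $K_j\subset A$ with $\dim K_j\ge s-\frac1j$. Let $K_j'=a_j+c_jK_j\subset B(0,1/j)$ with suitable $a_j\in\mathbb R^n$, $c_j>0$, and put
$$K=\{0\}\cup\bigcup_jK_j'.$$
A sequence in $K$ either has infinitely many terms in one compact $K_j'$, or has a subsequence tending to $0$; so $K$ is compact. As $\dim K_j\le\dim A=s$, we get $\dim K=\sup_j\dim K_j=s$. Let $V\in E$. Each $P_V(K_j')=P_Va_j+c_jP_V(K_j)$ is compact with empty interior, because $P_V(K_j)\subset P_V(A)$. By Baire's theorem in $V$, the set $P_V(K)$, a countable union of such sets and a point, has empty interior. Thus $E\subset\mathcal E(K)$ and $\dim\mathcal E(K)\ge d+m+1-s$. If moreover $s>2m$, Theorem 1 gives the reverse inequality, both for $A$ and for $K$. $\blacksquare$
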